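# How a finite extension can destroy every affine action of a nilpotent group

## 1. A four-dimensional nilpotent group that acts affinely, with and without a reflection

Let $\mathfrak f$ be the real Lie algebra with basis $e_1,e_2,e_3,e_4$ and brackets
$$[e_1,e_2]=e_3,\qquad [e_1,e_3]=e_4,$$
all other brackets of basis vectors being zero, up to antisymmetry. Four-fold brackets vanish, so the Baker–Campbell–Hausdorff (BCH) series stops at length three and
$$a\circ x=a+x+\tfrac12[a,x]+\tfrac1{12}[a,[a,x]]+\tfrac1{12}[x,[x,a]]$$
is a group law on $\mathfrak f=\mathbb R^4$. The set $N=12\,\mathbb Z^4$ is a subgroup: on it, $\frac12[a,x]$ has coordinates in $\frac12\cdot 12^2\,\mathbb Z$ and the triple brackets contribute $\frac1{12}\cdot12^3\,\mathbb Z$. Left translations by $N$ move every point into the box $[0,12]^4$: first correct $x_1,x_2$, then $x_3$ by a multiple of $12e_3$, which leaves $x_1,x_2$ alone, then $x_4$. So $N$ is discrete and cocompact.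

How does $N$ act on $\mathbb R^4$ by simple formulas? Left translation is the obvious choice. Its fourth coordinate is
$$a_4+x_4+\tfrac12(a_1x_3-a_3x_1)+\tfrac1{12}a_1(a_1x_2-a_2x_1)+\tfrac1{12}x_1(a_2x_1-a_1x_2),$$
and the last term is quadratic in $x$ unless $a_1=a_2=0$. So this action is polynomial of degree $2$.

Degree $1$ is possible too. The linear map $D=\mathrm{diag}(1,1,2,3)$ is a derivation of $\mathfrak f$, since $1+1=2$ and $1+2=3$. Adjoin $D$ to $\mathfrak f$ as a new element with $[D,x]=Dx$, and let $x\in\mathfrak f$ act by $e^{\mathrm{ad}\,x}$. Since $[x,D]=-Dx\in\mathfrak f$, the hyperplane $D+\mathfrak f$ is preserved. Expanding $e^{\mathrm{ad}\,x}(D+y)$ with $[x,Dx]=(0,0,0,x_1x_3)$, we find that $x$ acts on $y\in\mathfrak f$ by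
$$y\mapsto\begin{pmatrix}y_1-x_1\\ y_2-x_2\\ y_3-2x_3+x_1y_2-x_2y_1\\ y_4-3x_4+x_1y_3-x_3y_1-\frac12x_1x_3+\frac12x_1(x_1y_2-x_2y_1)\end{pmatrix}.\tag{1}$$
For fixed $x$ this is an affine map of $y$. The orbit map of $y=0$ is $x\mapsto(-x_1,-x_2,-2x_3,-3x_4-\frac12x_1x_3)$, a bijection of $\mathbb R^4$ with polynomial inverse. Hence (1) is left translation in new coordinates, and $N$ acts by affine maps, properly discontinuously, with compact quotient.

Now enlarge the group. Let $\sigma=\mathrm{diag}(-1,1,-1,1)$. It is an automorphism of $\mathfrak f$ preserving $N$, so we may form $N\rtimes\langle\sigma\rangle$. Because $\sigma$ commutes with $D$, letting $\sigma$ act by $y\mapsto\sigma y$ extends (1) to an affine action of the larger group.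

This depended on a choice. The map $E$ with $Ee_1=e_2$ and $Ee_2=Ee_3=Ee_4=0$ is also a derivation (check: $[Ee_1,e_2]=0=Ee_3$ and $[Ee_1,e_3]=[e_2,e_3]=0=Ee_4$). The invertible derivation $D'=D+E$ serves $N$ just as well, but $\sigma D'\sigma^{-1}=D-E\ne D'$. The cure is averaging: $\frac12(D'+\sigma D'\sigma^{-1})=D$ commutes with $\sigma$. But the average of invertible maps need not be invertible. Can it happen that a group acts affinely while a finite extension of it does not?

## 2. The affine defect under passage to finite index

A group $\Gamma$ is *polycyclic-by-finite* if it has a finite-index subgroup with a finite subnormal series whose factors are cyclic. The number of infinite cyclic factors is the Hirsch length $h(\Gamma)$, and $h(\Gamma')=h(\Gamma)$ for $\Gamma'\le\Gamma$ of finite index. An action on a locally compact space is *properly discontinuous* if for each compact $K$ only finitely many $\gamma$ satisfy $\gamma K\cap K\neq\emptyset$. A *polynomial diffeomorphism* of $\mathbb R^h$ is a polynomial bijection with polynomial inverse; its degree is the maximal degree of its components.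

**Definition (polynomial and affine structures).** A polynomial structure on $\Gamma$ is a homomorphism $\rho$ from $\Gamma$ to the group of polynomial diffeomorphisms of $\mathbb R^{h(\Gamma)}$ whose action is properly discontinuous with compact quotient. It is of degree $\le k$ if $\deg\rho(\gamma)\le k$ for all $\gamma$, and of bounded degree if it is of degree $\le k$ for some $k$. An affine structure is a polynomial structure of degree $\le1$.

**Definition (affine defect).**
$$d(\Gamma)=\min\{s\in\mathbb N:\Gamma\text{ acts properly discontinuously via polynomial diffeomorphisms of degree}\le s+1\text{ on }\mathbb R^{h(\Gamma)}\},$$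
with $0\in\mathbb N$.

The minimum exists because, as we quote, every polycyclic-by-finite group admits a polynomial structure of bounded degree. Moreover $d(\Gamma)=0$ if and only if $\Gamma$ admits an affine structure. Compactness of the quotient is not an issue below: lower bounds will use proper discontinuity only, and every action we construct has compact quotient. In Section 1, left translation gives $d(N)\le1$, and (1) gives $d(N)=d(N\rtimes\langle\sigma\rangle)=0$.

Let $\Gamma'\le\Gamma$ have finite index. Restricting an action of $\Gamma$ to $\Gamma'$ on the same $\mathbb R^h$ shows $d(\Gamma')\le d(\Gamma)$. Is $d(\Gamma')=d(\Gamma)$ always? It is also quoted that every polycyclic-by-finite group of Hirsch length $h$ has a characteristic finite-index subgroup with a polynomial structure of degree $\le\max\{h-2,1\}$; equality would transfer such bounds to the whole group. The answer is no.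

**Theorem 1.** There are a finitely generated torsion-free nilpotent group $N$ (Hirsch length $324$, class $6$) and a finite group $F$ acting on it such that $\Gamma=N\rtimes F$ satisfies $d(N)=0$ and $1\le d(\Gamma)\le4$.

**Theorem 2.** There is a torsion-free, virtually nilpotent polycyclic-by-finite group $\hat\Gamma$ with a finite-index normal nilpotent subgroup $\hat\Gamma'$ such that $d(\hat\Gamma')=0<d(\hat\Gamma)$.

**Theorem 3.** Let $N$ be a finitely generated torsion-free nilpotent group whose real Malcev Lie algebra has a derivation all of whose eigenvalues have positive real part. Then $d(\Gamma)=0$ for every group $\Gamma$ containing $N$ with finite index. Consequently $d(\Gamma)=d(\Gamma')=0$ for all finite-index $\Gamma'\le\Gamma$.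

We use the following standard facts about a nilpotent real Lie algebra $\mathfrak n$.

1. The simply connected group $N_{\mathbb R}$ with Lie algebra $\mathfrak n$ is identified with $\mathfrak n$ under the BCH product, so that $\mathrm{Aut}(N_{\mathbb R})=\mathrm{Aut}(\mathfrak n)$. A Lie algebra homomorphism $\varphi:\mathfrak n\to\mathfrak{gl}(W)$ integrates to the group homomorphism $x\mapsto e^{\varphi(x)}$. The $k$-th power of $x$ is $kx$, so $N_{\mathbb R}$ has no nontrivial compact subgroup.
2. A lattice in $N_{\mathbb R}$ is a discrete cocompact subgroup $N$; then $h(N)=\dim N_{\mathbb R}$. Every finitely generated torsion-free nilpotent group $N$ is a lattice in such an $N_{\mathbb R}$, unique up to isomorphism; its Lie algebra is the real Malcev Lie algebra of $N$, and finite-index subgroups of $N$ have the same one. In Section 1, $\mathfrak f$ is the Malcev Lie algebra of $12\,\mathbb Z^4$.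
3. (Malcev; Raghunathan, *Discrete subgroups of Lie groups*, Thm 2.11.) If $N$ is a lattice in $N_{\mathbb R}$ and $U$ is a simply connected nilpotent Lie group, every homomorphism $N\to U$ extends uniquely to a continuous homomorphism $N_{\mathbb R}\to U$.

## 3. Affine actions from invertible derivations

Section 1 works in general, provided that the finite group fixes the derivation.

**Lemma 4.** Let $D$ be an invertible derivation of $\mathfrak n$, and let $Q$ be a finite group acting on $\mathfrak n$ by automorphisms commuting with $D$. Then every $\Gamma\le N_{\mathbb R}\rtimes Q$ whose intersection with $N_{\mathbb R}$ is a lattice has $d(\Gamma)=0$.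

**Step 1: the affine action.** We construct an affine action of all of $N_{\mathbb R}\rtimes Q$. In the Lie algebra $\mathfrak n\rtimes\mathbb RD$ with $[D,x]=Dx$, let $x\in N_{\mathbb R}$ act by $e^{\mathrm{ad}\,x}$; by fact 1 this is a homomorphism. Let $q\in Q$ act by its automorphism on $\mathfrak n$ and fix $D$; since $q$ commutes with $D$, this is an automorphism of $\mathfrak n\rtimes\mathbb RD$, and $q\,e^{\mathrm{ad}\,x}q^{-1}=e^{\mathrm{ad}\,qx}$. So $N_{\mathbb R}\rtimes Q$ acts linearly. Since $[\mathfrak n,D+\mathfrak n]\subset\mathfrak n$, the affine hyperplane $D+\mathfrak n$ is preserved, and the group acts on it by affine maps.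

**Step 2: the orbit map of $D$ is a homeomorphism.** This lets us compare the action with left translation. We have
$$e^{\mathrm{ad}\,x}D-D=-Dx+H(x),\qquad H(x)=-\sum_{k\ge2}\frac1{k!}(\mathrm{ad}\,x)^{k-1}Dx.\tag{2}$$
Let $C^1=\mathfrak n$ and $C^{j+1}=[\mathfrak n,C^j]$. A derivation preserves each $C^j$, so $D$ induces a surjective, hence invertible, map on each $\mathfrak n/C^{j+1}$. If $x$ is replaced by $x+z$ with $z\in C^j$, then every term of $H$, being a bracket of at least two entries $x$ or $Dx$, changes by brackets in which $z$ or $Dz$ (both in $C^j$) meets at least one further entry; these lie in $C^{j+1}$. Hence $H(x)$ modulo $C^{j+1}$ depends only on $x$ modulo $C^j$. So in $y=-Dx+H(x)$, once $x$ is known modulo $C^j$, it is determined modulo $C^{j+1}$ by $x\equiv D^{-1}(H(x)-y)$, polynomially in $y$. Starting from $\mathfrak n/C^1=0$, we solve uniquely modulo $C^2,C^3,\dots$ until $C^j=0$. The orbit map is a bijection, polynomial in both directions.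

**Step 3: transport of properness.** The group $N_{\mathbb R}\rtimes Q$ acts on $N_{\mathbb R}$ by $(x,q)\cdot y=x\,q(y)$, and
$$e^{\mathrm{ad}(x\,q(y))}D=e^{\mathrm{ad}\,x}\,q\,e^{\mathrm{ad}\,y}\,q^{-1}D=e^{\mathrm{ad}\,x}\,q\,(e^{\mathrm{ad}\,y}D),$$
because $Q$ fixes $D$. So the orbit map is equivariant. The action on $N_{\mathbb R}$ is transitive with point stabilizer the finite group $Q$, hence proper. The group $\Gamma$ contains the lattice $\Gamma\cap N_{\mathbb R}$ with finite index, so it is discrete and cocompact, and $h(\Gamma)=\dim\mathfrak n$. Thus $\Gamma$ acts on $D+\mathfrak n$ affinely, properly discontinuously and with compact quotient. $\square$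

## 4. Averaging derivations when the spectrum is positive

The natural approach to the question is the one from Section 1: start from an invertible derivation for $N$ and average it over the finite group. Theorem 3 says this succeeds when the eigenvalues lie in a half-plane, though a preparation is needed: $D$ and $\varphi D\varphi^{-1}$ need not commute, so one cannot just add eigenvalues. The hypothesis holds when $\mathfrak n$ has a positive grading (let $D$ multiply degree $i$ by $i$), and so for class $\le2$: take $D=1$ on a complement of $[\mathfrak n,\mathfrak n]$ and $D=2$ on $[\mathfrak n,\mathfrak n]$.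

**Proof of Theorem 3.**

**Step 1: put $\Gamma$ inside a semidirect product.** This brings us to the setting of Lemma 4. Replace $N$ by the intersection of its conjugates in $\Gamma$, a subgroup of finite index with the same $\mathfrak n$; so $N\lhd\Gamma$. By fact 3, conjugation extends to an action of $\Gamma$ on $N_{\mathbb R}$. In $N_{\mathbb R}\rtimes\Gamma$, with $\Gamma$ discrete, the set $\Delta=\{(x^{-1},x):x\in N\}$ is a discrete subgroup, since $(x^{-1},x)(y^{-1},y)=(x^{-1}\cdot xy^{-1}x^{-1},xy)=((xy)^{-1},xy)$. It is normal: conjugation by $\gamma\in\Gamma$ carries $(x^{-1},x)$ to the same expression for $\gamma x\gamma^{-1}$, and conjugation by $z\in N_{\mathbb R}$ gives $(z\,x^{-1}\cdot xz^{-1}x^{-1},x)=(x^{-1},x)$. Put $G=(N_{\mathbb R}\rtimes\Gamma)/\Delta$. Both $N_{\mathbb R}$ and $\Gamma$ embed in $G$, with $\Gamma\cap N_{\mathbb R}=N$, $G^0=N_{\mathbb R}$ and $G/N_{\mathbb R}\cong\Gamma/N$ finite.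

Next, $G=N_{\mathbb R}\rtimes Q$ with $Q$ finite. (This follows from the theorem in Hochschild, *The Structure of Lie Groups*, Thm XV.3.1, that a maximal compact subgroup meets every component, together with fact 1.) It can also be seen by induction on $\dim N_{\mathbb R}$, for any extension $G$ of a finite group $T$ by $N_{\mathbb R}$. If $N_{\mathbb R}\neq1$, let $Z$ be its center, a nonzero real vector space. By induction $G/Z$ contains a complement $T'\cong T$ of $N_{\mathbb R}/Z$. The preimage of $T'$ in $G$ is an extension of $T$ by $Z$, and it splits because $H^2(T;Z)=0$. The resulting copy of $T$ is a complement of $N_{\mathbb R}$ in $G$.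

Let $\Phi\subset\mathrm{Aut}(\mathfrak n)$ be the finite image of $Q$. By Lemma 4 it suffices to find an invertible derivation commuting with $\Phi$.

**Step 2: move a semisimple derivation next to $\Phi$.** We want a derivation with the right eigenvalues in the Lie algebra of a reductive group containing $\Phi$. Over $\mathbb C$, the generalized eigenspaces of $D$ satisfy $[\mathfrak n^\alpha,\mathfrak n^\beta]\subset\mathfrak n^{\alpha+\beta}$, so the semisimple part $D_s$, which is multiplication by $\alpha$ on $\mathfrak n^\alpha$, is a derivation. It is real and has the same eigenvalues as $D$. The group $\mathrm{Aut}(\mathfrak n)$ is real algebraic. By Mostow (Amer. J. Math. 78 (1956)), every reductive algebraic subgroup (one acting completely reducibly on $\mathfrak n$) lies in a maximal one, and the maximal ones are all conjugate. Let $L\supset\Phi$ be maximal reductive, with Lie algebra $\mathfrak l\subset\mathrm{Der}(\mathfrak n)$. The Zariski closure of $\exp(\mathbb RD_s)$ is commutative and diagonalizable over $\mathbb C$, hence reductive, and its Lie algebra contains $D_s$. Conjugating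 it into $L$, we get $\mathcal E\in\mathfrak l$, conjugate to $D_s$, so semisimple with all eigenvalues of positive real part.

**Step 3: pass to the center of $\mathfrak l$.** Elements of the center can be added without trouble. The Lie algebra $\mathfrak l$ acts faithfully and completely reducibly on $\mathfrak n$, so it is reductive: $\mathfrak l=\mathfrak z\oplus[\mathfrak l,\mathfrak l]$ with $\mathfrak z$ the center. Write $\mathcal E=\mathcal E_{\mathfrak z}+\mathcal E'$ accordingly, and decompose $\mathfrak n\otimes\mathbb C=\bigoplus W$ into irreducible $\mathfrak l$-modules. By Schur's lemma $\mathfrak z$ acts by scalars on each $W$, and $\mathrm{tr}(\mathcal E'|_W)=0$ since $\mathcal E'$ is a sum of commutators. So $\mathcal E_{\mathfrak z}$ acts on $W$ by $\mathrm{tr}(\mathcal E|_W)/\dim W$, an average of eigenvalues of $\mathcal E$, which has positive real part.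

**Step 4: average.** For $\varphi\in\Phi\subset L$, the element $\varphi\mathcal E_{\mathfrak z}\varphi^{-1}$ lies in $\mathfrak z$, as $L$ normalizes $\mathfrak l$ and hence its center, and it has the same eigenvalues as $\mathcal E_{\mathfrak z}$. On each $W$ all these elements are scalars with positive real part, and so is their sum. Hence $\sum_{\varphi\in\Phi}\varphi\mathcal E_{\mathfrak z}\varphi^{-1}$ is a derivation commuting with $\Phi$, with all eigenvalues of positive real part; in particular it is invertible. Lemma 4 gives $d(\Gamma)=0$, and $d(\Gamma')\le d(\Gamma)$ gives the last sentence of the theorem. $\blacksquare$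

The exact point where averaging breaks without positivity is the sum in Step 4. On the abelian algebra $\mathbb R^2$, take $D=\mathrm{diag}(1,-1)$ and let $\Phi$ be generated by the swap of coordinates: the swap sends $D$ to $-D$, and the average is $0$. There the identity map rescues us. We now build an algebra with an invertible derivation in which no symmetric derivation comes to the rescue.

## 5. Six variables on a cycle

We look for $\mathfrak n$ in the form of a fixed rigid factor tensored with a commutative algebra. Let $U=\mathbb Q^3$ with the cross product, and for a commutative associative nilpotent $\mathbb Q$-algebra $R$ put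
$$U\otimes R,\qquad [u\otimes r,v\otimes s]=(u\times v)\otimes rs .$$
This is a Lie algebra. Since $U\times U$ spans $U$, its lower central series is $C^k=U\otimes R^k$, where $R^k$ is the span of $k$-fold products. If $D_R$ is a derivation of $R$, then $\mathrm{id}_U\otimes D_R$ is a derivation of $U\otimes R$. So we need an $R$ with symmetry.

Here is the design. Take variables $x_i$, $i\in\mathbb Z/n$, permuted cyclically, and a relation between monomials of different degrees, such as $x_i^3=x_{i-1}^2x_ix_{i+1}^2$. A symmetric derivation $x_i\mapsto cx_i$ would need $3c=5c$, so $c=0$. An asymmetric one, $x_i\mapsto f_ix_i$, only needs $3f_i=2f_{i-1}+f_i+2f_{i+1}$, that is,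
$$f_i=f_{i-1}+f_{i+1}.\tag{3}$$
Rewritten as $f_{i+1}=f_i-f_{i-1}$, this recurrence gives $f_{i+3}=-f_i$, so every solution has period $6$. For $n=6$ the two starting values are free. For $n\le5$ only $f=0$ is possible: $f$ then has period $\gcd(6,n)\in\{1,2,3\}$; period $3$ gives $f_i=-f_i$, and period $1$ or $2$ gives $f_{i+1}=f_{i+3}=-f_i$ and likewise $f_{i-1}=-f_i$, so (3) reads $f_i=-2f_i$. So we take six variables.

**Construction of $R$.** Indices are in $\mathbb Z/6$. Let $\mathfrak m\subset\mathbb Q[x_0,\dots,x_5]$ be the ideal of polynomials without constant term, and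
$$\mathcal B=\{x_i^ax_{i+1}^bx_{i+2}^c:0\le a,b,c\le2,\ (a,b,c)\neq0\},\qquad\mathcal M=\mathcal B\cup\{x_i^3,x_i^4\}.$$
The set $\mathcal M$ is closed under nonconstant divisors, so the nonconstant monomials outside $\mathcal M$ span an ideal. Let $S_1$ be the quotient of $\mathfrak m$ by it; $\mathcal M$ is a basis of $S_1$. A monomial vanishes in $S_1$ if it is divisible by some $x_i^5$, or has an exponent $\ge3$ together with another variable, or has support not contained in three consecutive indices. In $S_1$ put
$$\delta_i=x_i^3-x_{i-1}^2x_ix_{i+1}^2,\qquad\varepsilon_i=x_i^4-x_{i-1}^2x_i^2x_{i+1}^2.$$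
Clearly $x_i\delta_i=\varepsilon_i$. For $j\neq i$ we have $x_j\delta_i=0$: $x_jx_i^3$ has an exponent $3$ with another variable, and $x_jx_{i-1}^2x_ix_{i+1}^2$ either has exponent $3$ with other variables ($j=i\pm1$) or has four variables. The same reasons give $x_j\varepsilon_i=0$ for $j\ne i$, and $x_i\varepsilon_i=x_i^5-x_{i-1}^2x_i^3x_{i+1}^2=0$. Hence $\mathrm{span}(\delta_i,\varepsilon_i)$ is an ideal of $S_1$. Let $R$ be the quotient; the ideal serves to eliminate $x_i^3$ and $x_i^4$, so $R$ has basis $\mathcal B$. Counting monomials in $\mathcal B$ with support $\{i\}$, $\{i,i+1\}$, $\{i,i+2\}$, $\{i,i+1,i+2\}$ gives $\dim R=12+24+24+48=108$. Monomials of degree $\ge7$ vanish and $x_{i-1}^2x_i^2x_{i+1}^2\neq0$, so $R^6\ne0=R^7$. In $R$,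
$$x_i^3=x_{i-1}^2x_ix_{i+1}^2,\qquad x_i^4=x_{i-1}^2x_i^2x_{i+1}^2\neq0,\qquad x_ix_{i+3}=0.\tag{4}$$

**Symmetries.** A sign change of the variables multiplies $\delta_i$ by the sign of $x_i$ and fixes $\varepsilon_i$. A permutation $i\mapsto c\pm i$ of $\mathbb Z/6$ permutes the $\delta_i$ and the $\varepsilon_i$. So the group $E=\{\pm1\}^6$ of sign changes and the dihedral group of order $12$ act on $R$ by automorphisms. They generate a finite group $P$ of order $64\cdot12$.

**An invertible derivation.** Let $(f_0,\dots,f_5)=(1,10,9,-1,-10,-9)$; one checks (3) directly. The derivation $x_i\mapsto f_ix_i$ of $\mathfrak m$ multiplies each monomial by its weight, so it descends to $S_1$. By (3), $\delta_i$ and $\varepsilon_i$ are homogeneous of weights $3f_i$ and $4f_i$, so it descends to a derivation $D_R$ of $R$. Using $f_{i+2}=f_{i+1}-f_i$, its eigenvalue on $x_i^ax_{i+1}^bx_{i+2}^c$ is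
$$mf_i+nf_{i+1},\qquad m=a-c,\quad n=b+c,\quad|m|\le2,\ 0\le n\le4.$$
Up to sign, $(f_i,f_{i+1})$ is $(1,10)$, $(10,9)$ or $(9,-1)$. If $m+10n=0$, then $|m|\le2$ forces $n=0=m$. If $10m+9n=0$, then $9\mid m$, so $m=0=n$. If $9m=n$, then $n\le4$ forces $m=0=n$. And $m=n=0$ gives $b=c=0$, $a=0$. So no eigenvalue vanishes, and $D_R$ is invertible.

**Symmetric derivations are nilpotent.** This shows how completely averaging fails here. Let $\Delta$ be a $P$-equivariant derivation of $R\otimes\mathbb R$. By $E$-equivariance $\Delta x_i$ involves only basis monomials whose set of odd exponents is $\{i\}$: $\Delta x_i=cx_i+r_i$, where $c$ does not depend on $i$ by cyclic symmetry and $r_i$ is a combination of monomials $x_ix_j^2$ and $x_ix_j^2x_k^2$. Then $\Delta(x_i^3)=3cx_i^3+3x_i^2r_i=3cx_i^3$, since $x_i^3x_j=0$ for $j\ne i$. Also $\Delta(x_{i-1}^2x_ix_{i+1}^2)=5c\,x_{i-1}^2x_ix_{i+1}^2$, since the corrections have degree at least $7$. By (4), $3c=5c$, so $c=0$. Hence $\Delta x_i\in R^3\otimes\mathbb R$ for all $i$; $\Delta$ raises the filtration by powers and is nilpotent. So Lemma 4 cannot be applied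 with a derivation $\mathrm{id}_U\otimes\Delta$ that commutes with $P$.

But an affine action need not come from a derivation. To prove $d>0$ we must exclude all affine actions, and for that we need an algebraic invariant that every affine action produces.

## 6. Affine actions yield invariant left-symmetric products

**Definition (LSA).** An LSA on a Lie algebra $\mathfrak n$ is a bilinear product with
$$X\cdot Y-Y\cdot X=[X,Y],\qquad X\cdot(Y\cdot Z)-Y\cdot(X\cdot Z)=[X,Y]\cdot Z.\tag{5}$$
It is invariant under a group $Q$ of automorphisms if $q(X\cdot Y)=qX\cdot qY$ for all $q\in Q$.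

An invertible derivation $D$ gives the LSA $X\cdot Y=D^{-1}[X,DY]$: the first identity is $D^{-1}([X,DY]+[DX,Y])=[X,Y]$, and the second is the Jacobi identity for $X,Y,DZ$. For the Heisenberg algebra $[e_1,e_2]=e_3$ with $D=\mathrm{diag}(1,1,2)$ this reads $e_1\cdot e_2=\frac12e_3=-e_2\cdot e_1$, with all other products of basis vectors zero.

**Proposition 5.** Let $G=N_{\mathbb R}\rtimes Q$ with $Q$ finite, and let $\Gamma\le G$ be such that $N:=\Gamma\cap N_{\mathbb R}$ is a lattice in $N_{\mathbb R}$ and $N_{\mathbb R}\Gamma=G$. If $d(\Gamma)=0$, then $\mathfrak n$ has a $Q$-invariant LSA.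

**Proof.** Let $h=\dim N_{\mathbb R}=h(\Gamma)$, and let $\rho:\Gamma\to\mathrm{Aff}(\mathbb R^h)\subset GL_{h+1}(\mathbb R)$ be a properly discontinuous affine action. Point stabilizers are finite and $N$ is torsion-free, so $N$ acts freely.

**Step 1: $\rho(N)$ is unipotent.** We need this in order to extend $\rho|_N$ to $N_{\mathbb R}$. Let $\mathbf G$ be the Zariski closure of $\rho(N)$, a nilpotent algebraic group, possibly disconnected. Let $g\in\rho(N)$ have Jordan decomposition $g=g_sg_u$; both factors lie in $\mathbf G(\mathbb R)$. We show $g_s=1$.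

First, $g_s$ centralizes $\mathbf G^0$. If $\mathbf G$ has class $c$, the $c$-fold iterate of $x\mapsto gxg^{-1}x^{-1}$ is constant on $\mathbf G$; differentiating at $1$ gives $(\mathrm{Ad}(g)-1)^c=0$ on $\mathrm{Lie}\,\mathbf G$. So $\mathrm{Ad}(g)$ is unipotent, $\mathrm{Ad}(g_s)=\mathrm{Ad}(g)_s=1$, and conjugation by $g_s$ is trivial on the connected group $\mathbf G^0$.

Second, $g_s$ has a fixed point in $\mathbb R^h$. It lies in the algebraic group $\mathrm{Aff}(\mathbb R^h)$, so it preserves the last-coordinate functional $\ell$ on $\mathbb R^{h+1}$. As $g_s$ is semisimple, $\mathbb R^{h+1}=\ker(g_s-1)\oplus\mathrm{im}(g_s-1)$, and $\ell$ vanishes on the image. So $\ell\neq0$ on the kernel, and $\mathrm{Fix}(g_s)=\{v\in\ker(g_s-1):\ell(v)=1\}$ is a nonempty affine subspace of $\mathbb R^h$, of dimension $d$ say.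

Third, $d=h$. The finite-index subgroup $N'=\{n\in N:\rho(n)\in\mathbf G^0\}$ commutes with $g_s$, so it preserves $\mathrm{Fix}(g_s)\cong\mathbb R^d$ and acts on it freely and properly discontinuously. The quotient is a $d$-dimensional manifold and a $K(N',1)$. The closed $h$-manifold $N'\backslash N_{\mathbb R}$ is also a $K(N',1)$, so $H_h(N';\mathbb F_2)\neq0$ and therefore $d\ge h$. Hence $\mathrm{Fix}(g_s)=\mathbb R^h$ and $g_s=1$.

Thus $\rho(N)$ consists of unipotents. Being unipotent is a Zariski closed condition, so $\mathbf G$ is unipotent, and $\mathcal U:=\mathbf G(\mathbb R)$ is a simply connected nilpotent Lie group.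

**Step 2: extension to $G$.** We now use all of $\Gamma$, so that $Q$ acts too. By fact 3, $\rho|_N$ extends uniquely to a continuous $\bar\rho:N_{\mathbb R}\to\mathcal U$. For $\gamma\in\Gamma$, $\rho(\gamma)$ normalizes $\rho(N)$, hence $\mathcal U$. Both $x\mapsto\rho(\gamma)\bar\rho(x)\rho(\gamma)^{-1}$ and $x\mapsto\bar\rho(\gamma x\gamma^{-1})$ are continuous homomorphisms $N_{\mathbb R}\to\mathcal U$ that agree on $N$, so they are equal. Put $\hat\rho(x\gamma)=\bar\rho(x)\rho(\gamma)$ on $G=N_{\mathbb R}\Gamma$. If $x\gamma=x'\gamma'$, then $x'^{-1}x=\gamma'\gamma^{-1}\in N$, where $\bar\rho$ and $\rho$ agree, so $\hat\rho$ is well defined. From $x\gamma\,y\delta=x(\gamma y\gamma^{-1})\,\gamma\delta$ it is a homomorphism $G\to\mathrm{Aff}(\mathbb R^h)$.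

**Step 3: $N_{\mathbb R}$ acts simply transitively.** This will identify $\mathfrak n$ with $\mathbb R^h$. Write $N_{\mathbb R}=N\cdot C$ with $C$ compact. Suppose $p_n\to p$ and $\bar\rho(x_n)p_n\to q$. Write $x_n=\gamma_nc_n$ with $\gamma_n\in N$, $c_n\in C$, and pass to a subsequence with $c_n\to c$. Then $c_np_n\to cp$ and $\gamma_n(c_np_n)\to q$. These two sequences with their limits form a compact set, so proper discontinuity leaves only finitely many $\gamma_n$, and $(x_n)$ has a convergent subsequence. So $N_{\mathbb R}$ acts properly. Stabilizers are compact, hence trivial by fact 1. Each orbit map $N_{\mathbb R}\to\mathbb R^h$ is therefore injective, proper, and an immersion (the kernel of its differential is the Lie algebra of a stabilizer). Dimensions agree, so its image is open; it is closed by properness. So every orbit map is a diffeomorphism onto $\mathbb R^h$.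

**Step 4: the product.** The finite group $\hat\rho(Q)$ fixes the barycenter of any of its orbits; take this point as the origin. Let $d\bar\rho(X)$ be the affine vector field $v\mapsto A_Xv+\lambda(X)$. Then $\lambda:\mathfrak n\to\mathbb R^h$ is the differential at the identity of the orbit map of $0$, so by Step 3 it is an isomorphism. Since $d\bar\rho$ is a Lie algebra homomorphism,
$$A_{[X,Y]}=[A_X,A_Y],\qquad\lambda([X,Y])=A_X\lambda(Y)-A_Y\lambda(X).$$
Put $X\cdot Y=\lambda^{-1}(A_X\lambda(Y))$. The second relation is the first identity in (5). The first gives $X\cdot(Y\cdot Z)-Y\cdot(X\cdot Z)=\lambda^{-1}([A_X,A_Y]\lambda(Z))=[X,Y]\cdot Z$.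

**Step 5: invariance.** For $q\in Q$, $\hat\rho(q)=B_q$ fixes the origin, so it is linear. Differentiating $\hat\rho(q)\bar\rho(x)\hat\rho(q)^{-1}=\bar\rho(qxq^{-1})$ gives $B_qA_XB_q^{-1}=A_{qX}$ and $B_q\lambda(X)=\lambda(qX)$. Hence $\lambda(q(X\cdot Y))=B_qA_X\lambda(Y)=A_{qX}\lambda(qY)=\lambda(qX\cdot qY)$. $\square$

## 7. The cube group turns the LSA into a product on $R$

Let $O\le SO_3(\mathbb Z)$ be the rotation group of the cube: the $24$ signed permutation matrices of determinant $1$. It acts on $U$ by automorphisms of the cross product. From now on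
$$\mathfrak n=(U\otimes R)\otimes\mathbb R,\qquad F=O\times P,\qquad R_{\mathbb R}=R\otimes\mathbb R,$$
with $R$ and $P$ as in Section 5. The group $O$ is there to strip off the factor $U$.

**Lemma 6.** If $\mathfrak n$ has an $F$-invariant LSA, then there is a $P$-equivariant bilinear product $*$ on $R_{\mathbb R}$ with
$$r*s+s*r=rs,\qquad(rs)*t=r*(s*t)\qquad\text{for all }r,s,t.\tag{6}$$

**Step 1: $O$-equivariant bilinear maps $\beta:U\times U\to U$ (over $\mathbb R$) are multiples of the cross product.** This is the rigidity we need. Under the diagonal matrices in $O$, the lines of $e_1,e_2,e_3$ carry the three nontrivial characters of $(\mathbb Z/2)^2$. So $\beta(e_i,e_i)$ is invariant, hence $0$, and $\beta(e_i,e_j)=c_{ij}e_k$ for $\{i,j,k\}=\{1,2,3\}$. The rotation $e_1\to e_2\to e_3\to e_1$ gives $c_{12}=c_{23}=c_{31}$ and $c_{21}=c_{32}=c_{13}$. The rotation $e_1\mapsto e_2$, $e_2\mapsto e_1$, $e_3\mapsto-e_3$ applied to $\beta(e_1,e_2)=c_{12}e_3$ gives $c_{21}=-c_{12}$. So $\beta(u,v)=c_{12}\,u\times v$.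

**Step 2: the product $*$.** Fix $r,s\in R_{\mathbb R}$. Each coordinate of $(u\otimes r)\cdot(v\otimes s)$ with respect to a basis of $R_{\mathbb R}$ is an $O$-equivariant bilinear map $U\times U\to U$, so by Step 1
$$(u\otimes r)\cdot(v\otimes s)=(u\times v)\otimes(r*s)$$
for a unique $r*s\in R_{\mathbb R}$. The product $*$ is bilinear, and invariance under $P$ makes it $P$-equivariant.

**Step 3: the two identities.** We translate (5). The first identity reads $(u\times v)\otimes(r*s+s*r)=(u\times v)\otimes rs$, so $r*s+s*r=rs$. In the second, take $X=e_1\otimes r$, $Y=e_2\otimes s$, $Z=e_1\otimes t$. Then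
$$X\cdot(Y\cdot Z)=e_1\times(e_2\times e_1)\otimes r*(s*t)=e_2\otimes r*(s*t),$$
$Y\cdot(X\cdot Z)=0$ because $e_1\times e_1=0$, and $[X,Y]\cdot Z=(e_3\times e_1)\otimes(rs)*t=e_2\otimes(rs)*t$. So $(rs)*t=r*(s*t)$. $\square$

The identities (6) are a Leibniz rule in disguise. If $\Delta$ is an invertible derivation of $R_{\mathbb R}$, then $r*s=\Delta^{-1}(r\,\Delta s)$ satisfies (6): $r*s+s*r=\Delta^{-1}\Delta(rs)$, and both sides of the second identity equal $\Delta^{-1}(rs\,\Delta t)$. With $\Delta=D_R$ we get for instance $x_0*x_1=\frac{10}{11}x_0x_1$ and $x_1*x_0=\frac1{11}x_0x_1$. So (6) does have solutions on $R_{\mathbb R}$. This one is not symmetric under the reflection exchanging $x_0$ and $x_1$, and the claim is that no solution has all the symmetries in $P$.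

## 8. The contradiction $4A=6A$

For a symmetric derivation the relation $x_i^3=x_{i-1}^2x_ix_{i+1}^2$ gave $3c=5c$ by counting degrees. We now count degrees again, using only (6). The relation to use is $x_1^4=x_0^2x_1^2x_2^2$, of degree $4$ on one side and $6$ on the other.

**Proposition 7.** There is no $P$-equivariant bilinear product $*$ on $R_{\mathbb R}$ satisfying (6).

**Proof.** Suppose $*$ exists.

**Step 1: an integrated Leibniz rule.** This is the tool for counting degrees. For $k\ge2$ and $y_1,\dots,y_k\in R_{\mathbb R}$,
$$y_1\cdots y_k=\sum_{j}\Big(\prod_{i\ne j}y_i\Big)*y_j.\tag{7}$$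
For $k=2$ this is the first identity of (6). For $k\ge3$, let $\Pi=y_1\cdots y_{k-1}$ and assume $\Pi=\sum_{j<k}\Pi_j*y_j$ with $\Pi_j=\prod_{i\neq j,\,i<k}y_i$. Then
$$\Pi y_k=\Pi*y_k+y_k*\Pi=\Pi*y_k+\sum_{j<k}y_k*(\Pi_j*y_j)=\Pi*y_k+\sum_{j<k}(y_k\Pi_j)*y_j .$$

**Step 2: two consequences.** They compute products with a given left factor. Applying $r*(\cdot)$ to (7) and using the second identity of (6),
$$r*(y_1\cdots y_k)=\sum_j\Big(r\prod_{i\neq j}y_i\Big)*y_j\qquad(k\ge2).\tag{8}$$
Moreover, $s=r$ in (6) gives $r*r=\frac12r^2$.

**Step 3: $x_0$ and $x_1$ almost commute.** Symmetry controls the commutator $a=x_0*x_1-x_1*x_0$. By $E$-equivariance, $a$ is a combination of those elements of $\mathcal B$ whose odd exponents occur exactly at $0$ and $1$. Supports lie in three consecutive indices, so these are $x_0x_1$, $x_0x_1x_2^2$ and $x_0x_1x_5^2$. The reflection $i\mapsto1-i$ exchanges $0$ with $1$ and $2$ with $5$. It sends $a$ to $-a$, fixes $x_0x_1$, and interchanges the other two monomials. Hence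
$$a=\kappa\,(g-x_0x_1x_5^2),\qquad g:=x_0x_1x_2^2,\quad\kappa\in\mathbb R.$$

**Step 4: $g*a=0$.** So the remaining noncommutativity disappears after multiplication by $g$. First, $g*g=\frac12g^2=\frac12x_0^2x_1^2x_2^4=0$. Second, by (8) with $(y_1,\dots,y_4)=(x_0,x_1,x_5,x_5)$, $g*(x_0x_1x_5^2)$ is a sum of terms $(gu)*y$ with $u$ divisible by $x_5$, since only one of the two factors $x_5$ is ever removed. As $g$ is divisible by $x_2$ and $x_2x_5=0$ by (4), each $gu$ is $0$.

**Step 5: three equal products.** We show that removing $x_0$, $x_1$ or $x_2$ from $x_0^2x_1^2x_2^2$ contributes the same amount. By Step 4, $g*(x_0*x_1)=g*(x_1*x_0)$, which by (6) says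
$$A:=(x_0^2x_1x_2^2)*x_1=(x_0x_1^2x_2^2)*x_0.$$
The reflection $i\mapsto2-i$ fixes $1$ and exchanges $0$ and $2$. It fixes $A$ in its first form, and turns the second form into $(x_0^2x_1^2x_2)*x_2$. So also $A=(x_0^2x_1^2x_2)*x_2$.

**Step 6: count degrees twice.** By (7) with the six factors $x_0,x_0,x_1,x_1,x_2,x_2$,
$$x_0^2x_1^2x_2^2=2(x_0x_1^2x_2^2)*x_0+2(x_0^2x_1x_2^2)*x_1+2(x_0^2x_1^2x_2)*x_2=6A.$$
On the other hand, $x_0^2x_1x_2^2=x_1^3$ by (4), so $A=x_1^3*x_1$, and (7) with four factors $x_1$ gives $x_1^4=4A$. Since $x_1^4=x_0^2x_1^2x_2^2$ by (4), $4A=6A$. So $A=0$ and $x_1^4=0$, contradicting (4). $\square$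

It is instructive to run Step 6 with the asymmetric product $D_R^{-1}(r\,D_Rs)$. The three products removing $x_0,x_1,x_2$ are then $\frac1{40},\frac{10}{40},\frac9{40}$ times $x_0^2x_1^2x_2^2$; twice their sum is indeed $x_0^2x_1^2x_2^2$, and $x_1^3*x_1=\frac14x_1^4$. There is no contradiction, because these three products are not equal.

Lemma 6 and Proposition 7 together give:

**Corollary 8.** The Lie algebra $\mathfrak n=(U\otimes R)\otimes\mathbb R$ has no $F$-invariant LSA.

## 9. The group $N\rtimes F$ of Theorem 1

**Construction of $N$.** The Lie algebra $\mathfrak n$ has dimension $3\cdot108=324$ and class $6$, since $C^k=U\otimes R^k\otimes\mathbb R$ and $R^6\neq0=R^7$. Let $\mathfrak n_{\mathbb Z}=\mathbb Z^3\otimes\mathrm{span}_{\mathbb Z}\mathcal B$. The product in $R$ of two elements of $\mathcal B$ is $0$ or an element of $\mathcal B$ (replace $x_i^3,x_i^4$ by (4)), so $\mathfrak n_{\mathbb Z}$ is closed under brackets; and $F$ permutes the basis $e_i\otimes b$, $b\in\mathcal B$, up to signs, so it preserves $\mathfrak n_{\mathbb Z}$. Let $m$ be a common denominator of the coefficients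 of the BCH series, written in iterated brackets, up to length $6$, and put $\Lambda=m\,\mathfrak n_{\mathbb Z}$. A $k$-fold bracket of elements of $\Lambda$ lies in $m^k\mathfrak n_{\mathbb Z}=m^{k-1}\Lambda$. So for $k\ge2$ the BCH terms of length $k$ lie in $\Lambda$, and $\Lambda$ is closed under BCH and under $x\mapsto-x$. Let $N=(\Lambda,\mathrm{BCH})$, a discrete $F$-stable subgroup of $N_{\mathbb R}$.

**$N$ is a lattice.** We check cocompactness by hand. The space $R^k$ is spanned by the elements of $\mathcal B$ of degree $\ge k$, because $x_i^3$ and $x_i^4$ equal elements of $\mathcal B$ of degrees $5$ and $6$. Given $y\in\mathfrak n$, suppose its coordinates at basis vectors of degree $<k$ lie in $[0,m)$. Choose $\mu\in\Lambda$ supported in degree $k$ so that the degree-$k$ coordinates of $y-\mu$ lie in $[0,m)$. Since $\mu\in C^k$, all brackets involving $\mu$ lie in $C^{k+1}$, so $\mathrm{BCH}(-\mu,y)\equiv y-\mu$ modulo $C^{k+1}$; the coordinates in degrees $\le k$ are now all in $[0,m)$. After $k=1,\dots,6$ we see that $N_{\mathbb R}=N\cdot[0,m]^{324}$. So $N$ is a lattice, hence finitely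 generated, torsion-free and nilpotent, with $h(N)=324$.

Its class is $6$: modulo $C^7=0$, a six-fold group commutator equals the six-fold Lie bracket, and bracketing $me_1\otimes x_0$ successively with $me_2\otimes x_0$, $me_1\otimes x_1$, $me_1\otimes x_1$, $me_1\otimes x_2$, $me_1\otimes x_2$ gives $m^6e_3\otimes x_0^2x_1^2x_2^2\neq0$. Put $\Gamma=N\rtimes F$.

**Proof of Theorem 1.**

**Step 1: $d(N)=0$.** Here the asymmetric weights are used. The map $\mathrm{id}_U\otimes D_R$ is an invertible derivation of $\mathfrak n$, so Lemma 4 with $Q=1$ applies.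

**Step 2: $d(\Gamma)\ge1$.** This is the obstruction. The group $\Gamma\le N_{\mathbb R}\rtimes F$ satisfies the hypotheses of Proposition 5 with $Q=F$: $\Gamma\cap N_{\mathbb R}=N$ is a lattice and $N_{\mathbb R}\Gamma=N_{\mathbb R}\rtimes F$. If $d(\Gamma)=0$, then $\mathfrak n$ has an $F$-invariant LSA, contradicting Corollary 8.

**Step 3: $d(\Gamma)\le4$.** We bound the degree of the obvious action $(a,f)\cdot x=\mathrm{BCH}(a,fx)$ on $\mathfrak n\cong\mathbb R^{324}$. It is properly discontinuous and cocompact, as $N$ is a lattice and $F$ is finite, and it consists of polynomial diffeomorphisms, inverses being of the same form. Apart from the linear term $fx$, each BCH term has length at most $6$ and contains $a$ at least once, so its degree in $x$ is at most $5$. $\blacksquare$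

So $d(\Gamma)=d(\Gamma')$ fails for $\Gamma=N\rtimes F$ and its normal nilpotent subgroup $\Gamma'=N$. As $\mathfrak n$ has an invertible derivation, "eigenvalues of positive real part" in Theorem 3 cannot be weakened to "invertible". The argument does not determine the exact value of $d(\Gamma)$, nor whether $d(\Gamma)-d(\Gamma')$ can be arbitrarily large.

## 10. Torsion-free examples

The group $N\rtimes F$ has torsion. To remove it, we let a torsion-free group $B$ act on $N$ through a finite quotient mapping onto $F$. Such a $B$ brings its own translation space $V$, and Proposition 5 then gives an LSA on $\mathfrak n\oplus V$ only. An extra finite group $J$, acting trivially on $\mathfrak n$ and without nonzero fixed vectors on $V$, will isolate $\mathfrak n$.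

We use standard facts on a finite group $T$: $H^2(T;A)$ classifies extensions of $T$ by a $T$-module $A$, with class $0$ exactly for the split ones; restricting the class to $C\le T$ corresponds to taking the preimage of $C$; $H^2(T;V)=0$ for a real vector space $V$; and for $S\le T$, restriction to $S$ followed by the projection $\mathrm{Ind}_S^TX\to X$ induces Shapiro's isomorphism $H^2(T;\mathrm{Ind}_S^TX)\cong H^2(S;X)$.

**Proof of Theorem 2.** Keep $N,\mathfrak n,F$. The order $|F|=24\cdot64\cdot12$ has only the prime divisors $2$ and $3$. Put
$$J=(\mathbb Z/2)^2\times(\mathbb Z/3)^2,\qquad\hat H=F\times J,$$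
acting on $N$ through $\hat H\to F$.

**Step 1: a local extension for each $C\le\hat H$ of prime order $p\in\{2,3\}$.** We build an extension that is torsion-free over $C$. The group $J$ has $p^2-1$ elements of order $p$ and $C$ has only $p-1$, so there is $j\in J$ of order $p$ with $j\notin C$. It is central in $\hat H$, so $D_C=C\times\langle j\rangle\cong(\mathbb Z/p)^2$. Let $c$ generate $C$.

If $p=2$, let $X_C=\mathbb Z$ and let $Q_C$ be the group of isometries of $\mathbb R$ generated by $\tilde c:x\mapsto x+\frac12$ and $\tilde\jmath:x\mapsto-x$. Translations by $X_C$ form a normal subgroup, $\tilde c^2\in X_C$, $\tilde\jmath^2=1$, and $\tilde\jmath\tilde c\tilde\jmath^{-1}=\tilde c^{-1}\equiv\tilde c$ modulo $X_C$. So $Q_C/X_C\cong(\mathbb Z/2)^2$.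

If $p=3$, let $\omega=e^{2\pi i/3}$, $X_C=\mathbb Z[\omega]$ and $\tau=\frac{1-\omega}3\notin X_C$. Then $3\tau\in X_C$, and $(1-\omega)^2=1-2\omega+\omega^2=-3\omega$ gives $\omega\tau-\tau=-\frac{(1-\omega)^2}3=\omega\in X_C$. So $X_C+\mathbb Z\tau$ is stable under multiplication by $\omega$. Let $Q_C=(X_C+\mathbb Z\tau)\rtimes\langle\tilde\jmath\rangle$ with $\tilde\jmath:z\mapsto\omega z$, and let $\tilde c$ be translation by $\tau$. As $\omega\tau\equiv\tau$ modulo $X_C$, we get $Q_C/X_C\cong(\mathbb Z/3)^2$.

In both cases identify $\tilde c\mapsto c$, $\tilde\jmath\mapsto j$, so that $Q_C$ is an extension of $D_C$ by $X_C$ with class $\beta_C\in H^2(D_C;X_C)$. Here $c$ acts trivially on $X_C$, and $j$ acts by $-1$, respectively by $\omega$. The preimage of $C$ is $\frac12\mathbb Z$, respectively $X_C+\mathbb Z\tau$. It is torsion-free, so it does not split over $C$, and $\mathrm{res}_C\beta_C\neq0$. Also $j$ has no nonzero fixed vector on $X_C\otimes\mathbb R$. The torsion element $\tilde\jmath$ does no harm: each subgroup of prime order has its own extension.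

**Step 2: assembly into a torsion-free group $B$.** All the local classes are combined into one. Let $M=\bigoplus_C\mathrm{Ind}_{D_C}^{\hat H}X_C$, a finitely generated free abelian group, and let $\beta\in H^2(\hat H;M)$ have components corresponding to the $\beta_C$ under Shapiro's isomorphisms. For each $C$, the map $M\to\mathrm{Ind}_{D_C}^{\hat H}X_C\to X_C$ is $D_C$-equivariant and carries $\mathrm{res}_C\beta$ to $\mathrm{res}_C\beta_C\neq0$. So $\mathrm{res}_C\beta\ne0$ for every $C$ of prime order. Let
$$1\to M\to B\to\hat H\to1$$
be the extension with class $\beta$. If $B$ had torsion, it would have an element of prime order. Since $M$ is torsion-free, that element would generate a group mapping isomorphically onto a subgroup $C\le\hat H$ of prime order, and the extension would split over $C$, which is impossible. So $B$ is torsion-free.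

**Step 3: $V=M\otimes\mathbb R$ satisfies $V^J=0$.** This is what will isolate $\mathfrak n$. On the summand belonging to $C$, the central element $j$ chosen for $C$ acts by $j(g\otimes x)=gj\otimes x=g\otimes jx$, so it has no nonzero fixed vector there. Since $J$ preserves each summand, $V^J=0$.

**Step 4: the groups $\hat\Gamma$ and $\hat\Gamma'$.** We place them in the setting of Proposition 5. Since $H^2(\hat H;V)=0$, the extension obtained from $B$ by enlarging $M$ to $V$ splits. So $B\subset V\rtimes\hat H$ with $B\cap V=M$ and $BV=V\rtimes\hat H$. Put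
$$\hat\Gamma=N\rtimes B,\qquad\hat\Gamma'=N\times M,$$
with $B$ acting on $N$ through $\hat H\to F$, so that $M$ acts trivially. The group $\hat\Gamma$ is torsion-free, as an extension of the torsion-free group $B$ by the torsion-free group $N$. The subgroup $\hat\Gamma'$ is nilpotent, normal and of finite index; in particular $\hat\Gamma$ is virtually nilpotent and polycyclic-by-finite. Moreover $\hat\Gamma\subset\hat G=(N_{\mathbb R}\times V)\rtimes\hat H$, where $\hat\Gamma\cap(N_{\mathbb R}\times V)=N\times M$ is a lattice and $(N_{\mathbb R}\times V)\hat\Gamma=\hat G$. So Proposition 5 applies with the Lie algebra $\hat{\mathfrak n}=\mathfrak n\oplus V$ and $Q=\hat H$.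

**Step 5: $d(\hat\Gamma')=0$.** Let $N$ act affinely on $\mathbb R^{324}$ as in Theorem 1 and $M$ by translations on $V$. The product action of $N\times M$ on $\mathbb R^{324}\times V$ is affine and properly discontinuous, and the dimension is $h(\hat\Gamma')$.

**Step 6: $d(\hat\Gamma)>0$.** Suppose $d(\hat\Gamma)=0$. By Proposition 5, $\hat{\mathfrak n}$ has an $\hat H$-invariant LSA. The fixed space $\hat{\mathfrak n}^J$ is closed under the product, because $J$ acts by automorphisms of it. Since $J$ acts trivially on $\mathfrak n$ and $V^J=0$, we have $\hat{\mathfrak n}^J=\mathfrak n$. So the product restricts to an $F$-invariant LSA on $\mathfrak n$, contradicting Corollary 8. $\blacksquare$
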